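# Quasidiagonal operators and normed ideals of compact operators

## Theorem B and the terms in it

Throughout, $\mathcal H$ is a separable complex Hilbert space of infinite dimension, $\mathcal L(\mathcal H)$ is the algebra of bounded operators on it, and $\mathcal K(\mathcal H)$ is the ideal of compact operators.

**Theorem B.** For a normed ideal $\mathcal J$: every quasidiagonal operator is quasidiagonal relative to $\mathcal J$ if and only if $\mathcal J=\mathcal K(\mathcal H)$. Moreover, for any countable family $\mathcal J_1,\mathcal J_2,\dots$ of normed ideals different from $\mathcal K(\mathcal H)$, there is one quasidiagonal $T\in\mathcal L(\mathcal H)$ which is not quasidiagonal relative to any $\mathcal J_i$.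

We go through the words one at a time.

**Definition (block-diagonal, quasidiagonal).** An operator $D\in\mathcal L(\mathcal H)$ is *block-diagonal* if $D=D_1\oplus D_2\oplus\cdots$ with respect to some decomposition $\mathcal H=\mathcal H_1\oplus\mathcal H_2\oplus\cdots$ with $\dim\mathcal H_j<\infty$ for all $j$. An operator $T\in\mathcal L(\mathcal H)$ is *quasidiagonal* if $T=D+K$ with $D$ block-diagonal and $K\in\mathcal K(\mathcal H)$.

Diagonal operators and compact operators are quasidiagonal. The unilateral shift $S$ is not. Suppose $S=D+K$. Then $D=S-K$ is Fredholm of index $-1$. But $\dim\ker D_j=\dim\ker D_j^*$ for each finite block, so $\dim\ker D=\dim\ker D^*$, and a block-diagonal Fredholm operator has index $0$.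

Let $s_1(K)\ge s_2(K)\ge\cdots$ be the singular values of a compact operator $K$. We use these textbook facts: $s_n(K)\to0$, $\ s_n(AKB)\le\|A\|\,s_n(K)\,\|B\|$, $\ |s_n(K)-s_n(K')|\le\|K-K'\|$, and Ky Fan's inequality $\sum_{j\le n}s_j(K+K')\le\sum_{j\le n}s_j(K)+\sum_{j\le n}s_j(K')$.

**Definition (normed ideal).** A *normed ideal* is a two-sided ideal $\mathcal J\subset\mathcal K(\mathcal H)$ with a norm $|\cdot|_{\mathcal J}$ under which it is a Banach space, such that $|AXB|_{\mathcal J}\le\|A\|\,|X|_{\mathcal J}\,\|B\|$ for $A,B\in\mathcal L(\mathcal H)$ and $X\in\mathcal J$, such that $|X|_{\mathcal J}\ge\|X\|$, and such that $|X|_{\mathcal J}=\|X\|$ for $X$ of rank one. Normed ideals are understood to be nonzero, so they contain all finite-rank operators.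

**Definition (relative quasidiagonality).** $T$ is *quasidiagonal relative to* $\mathcal J$ if $T=D+K$ with $D$ block-diagonal and $K\in\mathcal J$.

Examples of normed ideals are $\mathcal K(\mathcal H)$ itself with the operator norm, the Hilbert–Schmidt operators with $\|K\|_2=(\sum_n s_n(K)^2)^{1/2}$, and the *Maçaev ideal*
$$\mathcal C_\omega^-=\Big\{K\in\mathcal K(\mathcal H):\ |K|_\omega^-=\sum_{n\ge1}\frac{s_n(K)}n<\infty\Big\}.$$
By Cauchy–Schwarz, $\sum s_n/n\le(\sum s_n^2)^{1/2}(\sum n^{-2})^{1/2}$, so $\mathcal C_\omega^-$ contains all Hilbert–Schmidt operators. The diagonal operator with entries $1/(1+\log n)$ is compact and is not in $\mathcal C_\omega^-$.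

It is known that some quasidiagonal operator is not quasidiagonal relative to $\mathcal C_\omega^-$. The problem behind this talk asks whether there are a normed ideal $\mathcal J$ *strictly larger* than $\mathcal C^-_\omega$ and a quasidiagonal operator which is not quasidiagonal relative to $\mathcal J$. A larger $\mathcal J$ allows more perturbations, so the task gets harder as $\mathcal J$ grows, and for $\mathcal J=\mathcal K(\mathcal H)$ it is impossible by definition. Theorem B says that this is the only obstacle.

**Corollary D.** The answer to the problem is yes. For instance, $\mathcal J_0=\{K\in\mathcal K(\mathcal H):\sum_n s_n(K)/(n(1+\log n))<\infty\}$ is a normed ideal with $\mathcal C_\omega^-\subsetneq\mathcal J_0\subsetneq\mathcal K(\mathcal H)$, and there is a quasidiagonal operator which is not quasidiagonal relative to $\mathcal J_0$.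

Theorem B follows from a statement that mentions no ideals, only rates of decay.

**Theorem A.** Let $\varepsilon_n>0$, $\varepsilon_n\to0$. There is a quasidiagonal $T\in\mathcal L(\mathcal H)$ such that whenever $T=D+K$ with $D$ block-diagonal and $K$ compact, $\limsup_n s_n(K)/\varepsilon_n=\infty$.

Finally, "countable" in Theorem B cannot be replaced by "all":

**Theorem C.** For each quasidiagonal $T$ there is a normed ideal $\mathcal J$ with $\mathcal C_\omega^-\subsetneq\mathcal J\subsetneq\mathcal K(\mathcal H)$ such that $T$ is quasidiagonal relative to $\mathcal J$.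

We first deduce Theorem B and Corollary D from Theorem A, then prove Theorem A, which is most of the work, and end with Theorem C.

## From normed ideals to decay rates

For a normed ideal $\mathcal J$ put $\varphi_{\mathcal J}(n)=|Q|_{\mathcal J}$, where $Q$ is any projection of rank $n$. Two projections of rank $n$ are conjugate by a unitary of $\mathcal H$, so $\varphi_{\mathcal J}(n)$ depends only on $n$. If $Q'\le Q$ then $Q'=Q'Q$ and $|Q'|_{\mathcal J}\le|Q|_{\mathcal J}$, so $\varphi_{\mathcal J}$ is nondecreasing. Also $\varphi_{\mathcal J}(1)=1$. For $\mathcal K(\mathcal H)$ we get $\varphi=1$, for the Hilbert–Schmidt operators $\varphi(n)=\sqrt n$, for $\mathcal C^-_\omega$ the harmonic sum $\varphi(n)=\sum_{j\le n}1/j$.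

**Lemma 1.** Let $\mathcal J$ be a normed ideal.

(i) If $\mathcal J\ne\mathcal K(\mathcal H)$, then $\varphi_{\mathcal J}(n)\to\infty$.

(ii) If $K\in\mathcal J$, then $s_j(K)\,\varphi_{\mathcal J}(j)\le|K|_{\mathcal J}$ for all $j$.

*Proof.* (i) Since $\varphi_{\mathcal J}$ is nondecreasing, it suffices to show that $\varphi_{\mathcal J}\le M$ for some $M$ forces $\mathcal J=\mathcal K(\mathcal H)$. Let $X$ have finite rank and let $Q$ be the projection onto $(\ker X)^\perp$. Then $|X|_{\mathcal J}=|XQ|_{\mathcal J}\le\|X\|\,|Q|_{\mathcal J}\le M\|X\|$. Now let $X$ be compact and let $X_r\to X$ in norm with $X_r$ of finite rank. By the inequality just proved, $(X_r)$ is Cauchy for $|\cdot|_{\mathcal J}$, so it converges in $\mathcal J$ to some $Y$. Since $|\cdot|_{\mathcal J}\ge\|\cdot\|$, it also converges to $Y$ in norm, so $Y=X$ and $X\in\mathcal J$.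

(ii) Assume $s_j(K)>0$. Take a singular value decomposition, $Ke_i=s_i(K)f_i$ with orthonormal $(e_i)$ and orthonormal $(f_i)$. Let $Q$ be the projection onto $\mathrm{span}(e_1,\dots,e_j)$, and define $A$ by $Af_i=s_i(K)^{-1}e_i$ for $i\le j$ and $A=0$ on $\{f_1,\dots,f_j\}^\perp$. Then $AKQ=Q$ and $\|A\|\le s_j(K)^{-1}$, so $\varphi_{\mathcal J}(j)=|AKQ|_{\mathcal J}\le s_j(K)^{-1}|K|_{\mathcal J}$. $\square$

So membership in an ideal $\mathcal J\ne\mathcal K(\mathcal H)$ forces the definite rate $s_n(K)=O(1/\varphi_{\mathcal J}(n))$, and Theorem A defeats any given rate.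

**Proof of Theorem B from Theorem A.** Let $\mathcal J_1,\mathcal J_2,\dots$ be different from $\mathcal K(\mathcal H)$. We first find one function that grows more slowly than all $\varphi_{\mathcal J_i}$. By Lemma 1(i) we can choose $p_1<p_2<\cdots$ such that $\varphi_{\mathcal J_i}(n)\ge l$ for all $i\le l$ and all $n\ge p_l$. Set $g(n)=l$ for $p_l\le n<p_{l+1}$ and $g(n)=1$ for $n<p_1$. Then $g(n)\to\infty$. If $n\ge p_i$, then $g(n)=l$ for some $l\ge i$ with $n\ge p_l$, so $\varphi_{\mathcal J_i}(n)\ge g(n)$.

Apply Theorem A with $\varepsilon_n=1/g(n)$. Suppose the resulting $T$ were $D+K$ with $D$ block-diagonal and $K\in\mathcal J_i$. By Lemma 1(ii), $s_n(K)\le|K|_{\mathcal J_i}/\varphi_{\mathcal J_i}(n)\le|K|_{\mathcal J_i}\,\varepsilon_n$ for $n\ge p_i$, so $\limsup_n s_n(K)/\varepsilon_n<\infty$. This contradicts Theorem A. Hence $T$ is not quasidiagonal relative to any $\mathcal J_i$. The constant family $\mathcal J_i=\mathcal J$ gives the "only if" part of the equivalence, and the "if" part is the definition of quasidiagonality. $\square$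

For Corollary D, and again for Theorem C, we need a supply of normed ideals.

**Lemma 2 (Lorentz ideals).** Let $1=w_1\ge w_2\ge\cdots>0$. Then $\mathcal J=\{X\in\mathcal K(\mathcal H):|X|_{\mathcal J}=\sum_n w_ns_n(X)<\infty\}$ is a normed ideal.

This is textbook material: for $w_n\downarrow0$ and $\sum w_n=\infty$ see Gohberg–Krein, *Introduction to the Theory of Linear Nonselfadjoint Operators*, Ch. III §15. The argument is short.

*Proof.* Put $S_n(X)=\sum_{j\le n}s_j(X)$. Summation by parts gives
$$\sum_{n\le N}w_ns_n(X)=\sum_{n<N}(w_n-w_{n+1})S_n(X)+w_NS_N(X),$$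
a combination with nonnegative coefficients of the $S_n$, each of which satisfies the triangle inequality by Ky Fan. So $|\cdot|_{\mathcal J}$ satisfies it too and $\mathcal J$ is a linear space. The inequality $s_n(AXB)\le\|A\|s_n(X)\|B\|$ gives the ideal property and the norm inequality. Further, $|X|_{\mathcal J}\ge w_1s_1(X)=\|X\|$, with equality in rank one.

It remains to prove completeness. If $(X_k)$ is Cauchy in $\mathcal J$, it is Cauchy in operator norm and has a compact limit $X$. For each $N$,
$$\sum_{n\le N}w_ns_n(X_k-X)=\lim_{l\to\infty}\sum_{n\le N}w_ns_n(X_k-X_l)\le\sup_{l\ge k}|X_k-X_l|_{\mathcal J}.$$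
Let $N\to\infty$: we get $X_k-X\in\mathcal J$, and $|X_k-X|_{\mathcal J}\to0$ as $k\to\infty$. $\square$

**Proof of Corollary D from Theorem B.** Let $w_n=1/(n(1+\log n))$. Then $w_1=1$ and $w_n\downarrow0$, so $\mathcal J_0$ is a normed ideal by Lemma 2. Since $w_n\le1/n$, it contains $\mathcal C_\omega^-$. The containment is strict: $s_n=1/(1+\log n)$ has $\sum s_n/n=\infty$, while $\sum s_nw_n=\sum 1/(n(1+\log n)^2)<\infty$. It is not all of $\mathcal K(\mathcal H)$: $s_n=1/(1+\log(1+\log n))$ tends to $0$, and $\sum s_nw_n=\infty$ by comparison with the integral of $\frac{1}{x(1+\log x)(1+\log(1+\log x))}$, which has the unbounded primitive $\log(1+\log(1+\log x))$. Apply Theorem B. $\square$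

From here until Theorem A is proved, ideals play no role.

## A quantity that sees every decomposition

Given the rate $\varepsilon_n$, one might simply take a compact $K$ with $s_n(K)/\varepsilon_n\to\infty$ and put $T=D+K$. This fails because $T$ has many decompositions. If $T=K$ is the diagonal operator with entries $\sqrt{\varepsilon_n}$, then $T$ is itself block-diagonal, and $T=T+0$ is a decomposition with zero compact part. We need a quantity that bounds $K$ from below in *every* decomposition.

Suppose $T=D+K$ with $D$ block-diagonal with respect to $\mathcal H_1\oplus\mathcal H_2\oplus\cdots$. Let $P$ be the projection onto $\mathcal H_1\oplus\cdots\oplus\mathcal H_r$ and $N=N_r$ its rank. Then $[P,D]=0$, so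
$$[P,T]=[P,K]=PK(1-P)-(1-P)KP .$$
The two terms on the right are orthogonal in the Hilbert–Schmidt inner product. Since $PK$ and $KP$ have rank at most $N$ and $j$-th singular values at most $s_j(K)$,
$$\|[P,T]\|_2^2\le\|PK\|_2^2+\|KP\|_2^2\le2\sum_{j\le N}s_j(K)^2. \tag{1}$$

So it is enough to construct a quasidiagonal $T$ for which $\|[P,T]\|_2$ is large for *all* finite-rank projections $P$ of large rank. How large can we hope for? The scale is $\|P\|_2=\sqrt N$. A bound $\|[P,T]\|_2\ge\delta\sqrt N$ for all $P$, with fixed $\delta>0$, is impossible: $s_j(K)\to0$ gives $\frac1N\sum_{j\le N}s_j(K)^2\to0$, so by (1) $\|[P,T]\|_2=o(\sqrt N)$ along the projections coming from a decomposition. The target is therefore a bound $\delta_N\sqrt N$ with $\delta_N\to0$ *as slowly as we please*.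

Self-adjoint operators are of no use for the problem about $\mathcal C_\omega^-$. By the Weyl–von Neumann theorem every self-adjoint operator is a diagonal operator plus a Hilbert–Schmidt operator, and Hilbert–Schmidt operators lie in every ideal containing $\mathcal C_\omega^-$. So $T$ must involve two self-adjoint parts that do not commute, in a quantitative way.

## A commutator gap independent of the matrix size

We now look for building blocks: matrices $a\in M_m$ with $\|a\|\le1$ such that a self-adjoint operator that nearly commutes with $a$ is nearly scalar. We will need this with multiplicity, for $a\otimes1$ on $\mathbb C^m\otimes L$. Notation: $HS(\cdot)$ denotes the Hilbert space of Hilbert–Schmidt operators, with inner product $\langle X,Y\rangle=\mathrm{Tr}(Y^*X)$, and $HS(\mathbb C^m\otimes L)=HS(\mathbb C^m)\otimes HS(L)$.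

A natural candidate is the Jordan block $ae_i=e_{i+1}$ $(i<m)$, $ae_m=0$. Only scalars commute with both $a$ and $a^*$, so for each $m$ there is some gap. But it closes as $m$ grows. Take $L=\mathbb C$ and $X=\mathrm{diag}(x_1,\dots,x_m)$ with $x_i=i-\frac{m+1}2$, which has trace $0$ and so is orthogonal to the scalars. Then $[X,a]e_i=(x_{i+1}-x_i)e_{i+1}=e_{i+1}$ for $i<m$, so $\|[X,a]\|_2^2=m-1$, while $\|X\|_2^2=\frac{m(m^2-1)}{12}$. An inequality $\|X\|_2\le C\|[X,a]\|_2$ thus needs $C\ge\sqrt{m(m+1)/12}$. We will need $C$ independent of $m$, for a reason that appears in the proof of Theorem A: the weights in $T$ must be fixed, in terms of $C$, *before* the matrix sizes are chosen.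

The uniform constant comes from property (T).

**Definition (Kazhdan set).** A finite subset $Q$ of a group $\Gamma$ is a *Kazhdan set* if there is $\kappa>0$ such that for every unitary representation $\sigma$ of $\Gamma$ without nonzero invariant vectors, $\max_{g\in Q}\|\sigma(g)\xi-\xi\|\ge\kappa\|\xi\|$ for all $\xi$. A discrete group has *property (T)* if it has a finite Kazhdan set.

For $\Gamma=\mathbb Z/2=\{1,g\}$, a representation without invariant vectors has $\sigma(g)=-1$, so $Q=\{g\}$ works with $\kappa=2$. For $\Gamma=\mathbb Z$ no finite $Q$ works: the characters $n\mapsto e^{in\phi}$ with $\phi\to0$, $\phi\ne0$ small, have no nonzero invariant vectors but move vectors by arbitrarily little on $Q$. We use two facts from Bekka–de la Harpe–Valette, *Kazhdan's Property (T)* (Prop. 1.3.2 and Ch. 4): $SL_3(\mathbb Z)$ has property (T), and any finite generating set of a group with property (T) is a Kazhdan set.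

**Lemma 3.** There are a constant $C\ge1$, an infinite set $\mathcal M\subset\mathbb N$, and for each $m\in\mathcal M$ a matrix $a\in M_m$ with $\|a\|\le1$, such that for every Hilbert space $L$ and every self-adjoint $X\in HS(\mathbb C^m\otimes L)$
$$\|X-F(X)\|_2\le C\,\|[X,a\otimes1]\|_2, \tag{2}$$
where $F$ is the orthogonal projection of $HS(\mathbb C^m\otimes L)=HS(\mathbb C^m)\otimes HS(L)$ onto $1\otimes HS(L)$.

*Proof.*

**Step 1: two generators.** We want a Kazhdan set with only two elements, since one complex matrix has two self-adjoint parts. Let $\Gamma=SL_3(\mathbb Z)$, let $e_{ij}$ be the elementary matrix with $1$ on the diagonal and in position $(i,j)$, let $x=e_{12}$, and let $y$ be the permutation matrix $e_1\to e_2\to e_3\to e_1$, which has determinant $1$. Conjugating $x$ by powers of $y$ gives $e_{12},e_{23},e_{31}$. The group commutators $[e_{12},e_{23}]=e_{13}$, $[e_{23},e_{31}]=e_{21}$, $[e_{31},e_{12}]=e_{32}$ give the remaining elementary matrices. These generate $\Gamma$, so $x,y$ generate $\Gamma$, and $\{x,y\}$ is a Kazhdan set.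 Fix a corresponding $\kappa>0$.

**Step 2: irreducible representations of unbounded finite dimension.** Let $p$ be a prime. Reduction mod $p$ maps $\Gamma$ onto $SL_3(\mathbb F_p)$, because the latter is generated by elementary matrices. The group $SL_3(\mathbb F_p)$ acts 2-transitively on the $p^2+p+1$ points of $\mathbb P^2(\mathbb F_p)$: two distinct points are spanned by independent vectors $u,v$. Complete $u,v$ to a basis and rescale the third vector, so that the matrix carrying one such basis to another has determinant $1$. The commutant of a permutation representation has dimension equal to the number of orbits on ordered pairs of points, here $2$. It is also the sum of the squares of the multiplicities of the irreducible constituents, so there are exactly two constituents. One is the constants. Hence the representation $\rho$ of $\Gamma$ on the orthocomplement of the constants, of dimension $m=p^2+p$, is irreducible. Let $\mathcal M=\{p^2+p:p\text{ prime}\}$ and fix $m\in\mathcal M$.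

**Step 3: the Kazhdan inequality for conjugation.** We apply property (T) to the representation
$$\sigma(g)X=(\rho(g)\otimes1)\,X\,(\rho(g)\otimes1)^*\qquad\text{on } HS(\mathbb C^m)\otimes HS(L).$$
Its invariant vectors are found as follows. Write $X=\sum_iZ_i\otimes Y_i$ with $(Y_i)$ an orthonormal basis of $HS(L)$ and $Z_i\in M_m$. Then $X$ is invariant if and only if every $Z_i$ commutes with $\rho(\Gamma)$, that is, by Schur's lemma, if and only if every $Z_i$ is scalar. So the invariant vectors are exactly $1\otimes HS(L)=\operatorname{ran}F$. On $(\operatorname{ran}F)^\perp$ there are no nonzero invariant vectors, and $F(X)$ is invariant, so for every $X$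
$$\kappa\|X-F(X)\|_2\le\max_{g\in\{x,y\}}\|\sigma(g)X-X\|_2=\max_{g\in\{x,y\}}\|[X,\rho(g)\otimes1]\|_2 .\tag{3}$$
The last equality holds because $\sigma(g)X-X=-[X,\rho(g)\otimes1](\rho(g)\otimes1)^*$.

**Step 4: from two unitaries to one matrix.** Write $\rho(x)=e^{ih_1}$, $\rho(y)=e^{ih_2}$ with $h_l=h_l^*$ and $\|h_l\|\le\pi$, by choosing arguments of the eigenvalues in $(-\pi,\pi]$. Put $a=(h_1+ih_2)/2\pi$, so $\|a\|\le1$. From now on we suppress $\otimes1$. Integrating $\frac{d}{ds}\big(e^{ish}Xe^{i(1-s)h}\big)=-i\,e^{ish}[X,h]e^{i(1-s)h}$ over $[0,1]$ gives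
$$[X,e^{ih}]=i\int_0^1e^{ish}[X,h]e^{i(1-s)h}\,ds .$$
Hence $\|[X,\rho(x)]\|_2\le\|[X,h_1]\|_2$ and $\|[X,\rho(y)]\|_2\le\|[X,h_2]\|_2$.

Now let $X$ be self-adjoint and $Z=[X,a]$. Then $[X,h_l]^*=-[X,h_l]$, so
$$2\pi Z=[X,h_1]+i[X,h_2],\qquad 2\pi Z^*=-[X,h_1]+i[X,h_2].$$
Therefore $[X,h_1]=\pi(Z-Z^*)$ and $i[X,h_2]=\pi(Z+Z^*)$, and both have Hilbert–Schmidt norm at most $2\pi\|Z\|_2$. With (3), $\kappa\|X-F(X)\|_2\le2\pi\|[X,a]\|_2$. Take $C=\max(1,2\pi/\kappa)$; it depends neither on $m$ nor on $L$. $\square$

## What one tensor factor detects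

Let us apply Lemma 3 to a projection $P$ of rank $N$ on $\mathbb C^m\otimes L$. How close can $P$ be to $1\otimes HS(L)$? The map $F$ is given by $F(Z\otimes Y)=m^{-1}\mathrm{Tr}(Z)\,1\otimes Y$.

**Lemma 4.** Let $n\ge1$, let $L$ be a Hilbert space, and let $E$ be the orthogonal projection of $HS(\mathbb C^n\otimes L)$ onto $1\otimes HS(L)$. If $P$ is a projection of rank $N$, then $\|E(P)\|_2^2\le N^2/n$, and hence $\|P-E(P)\|_2^2\ge N(1-N/n)$.

*Proof.* Let $\xi=\sum_sf_s\otimes\xi_s$ be a unit vector, with $(f_s)$ an orthonormal basis of $\mathbb C^n$. Then $|\xi\rangle\langle\xi|=\sum_{s,t}|f_s\rangle\langle f_t|\otimes|\xi_s\rangle\langle\xi_t|$, so $E(|\xi\rangle\langle\xi|)=n^{-1}\,1\otimes\sum_s|\xi_s\rangle\langle\xi_s|$. Its operator norm is at most $n^{-1}\sum_s\|\xi_s\|^2=1/n$. As $P$ is a sum of $N$ such rank-one projections, $\|E(P)\|\le N/n$. Since $E$ is an orthogonal projection, $\|E(P)\|_2^2=\mathrm{Tr}(P\,E(P))\le N\cdot N/n$ and $\|P-E(P)\|_2^2=\|P\|_2^2-\|E(P)\|_2^2\ge N-N^2/n$. $\square$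

For example, in $\mathbb C^2\otimes\mathbb C^2$ with $N=1$: the vector $\xi=e_1\otimes e_1$ gives $E(P)=\frac12\,1\otimes|e_1\rangle\langle e_1|$ and $\|E(P)\|_2^2=\frac12$, which is equality. The vector $\xi=(e_1\otimes e_1+e_2\otimes e_2)/\sqrt2$ gives $E(P)=\frac14\,1$ and $\|E(P)\|_2^2=\frac14$.

For $m\in\mathcal M$ and $N\le m$, Lemmas 3 and 4 yield $\|[P,a\otimes1]\|_2\ge C^{-1}\sqrt{N(1-N/m)}$. This is positive for every $N<m$. But at rank $m$ there is no lower bound at all: if $q$ is a rank-one projection on $L$, then $1\otimes q$ has rank $m$ and commutes with $a\otimes1$. In fact $a\otimes 1$ is block-diagonal, with blocks $\mathbb C^m\otimes\ell$ over the vectors $\ell$ of an orthonormal basis of $L$.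

To control all ranks we use infinitely many tensor factors, $T=\sum_jt_ja_j$, with $a_j$ acting on the $j$-th factor. The weights $t_j$ should decrease to $0$, so that $T$ is quasidiagonal. One then hopes that projections of rank about $n_k=m_1\cdots m_k$ are handled at cost $t_k$. The direct approach is to write $[P,T]=\sum_jt_j[P,a_j]$ and bound the $k$-th term from below. It breaks down in two places.

- The $k$-th term alone may vanish. For $k\ge2$, let $p$ be a rank-one projection on the first $k-1$ factors and $q$ one on the factors after the $k$-th. Then $P=p\otimes1_{m_k}\otimes q$ has rank $m_k$, far below $n_k$ if $n_{k-1}$ is large, and $[P,a_k]=0$. For this $P$ the earlier terms have to do the work.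
- The earlier terms cannot be treated as errors. The triangle inequality gives $t_k\|[P,a_k]\|_2\le\|[P,T]\|_2+\sum_{j\ne k}t_j\|[P,a_j]\|_2$. The terms with $j<k$ carry weights $t_j$ much larger than $t_k$ and nothing makes their commutators small.

The terms with $j>k$ are harmless if the $t_j$ decrease fast enough. So we need a way to *remove* the terms $j<k$ exactly, and to combine information from all factors $1,\dots,k$. The device that does both is averaging over the first factors.

## The operator $T$ and its quasidiagonality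

**Weights.** With $C$ from Lemma 3, let $\theta=1/(8C)\le\frac18$ and $t_k=\theta^{k(k+1)/2}$ for $k\ge1$. Then $t_{l+1}/t_l=\theta^{l+1}\le\frac12$. Hence $\sum_{j\le k}t_j^{-1}\le t_k^{-1}(1+\frac12+\frac14+\cdots)$. Also $t_{k+r}/t_k=\theta^{k+1}\cdots\theta^{k+r}\le\theta^{r(k+1)}$. So
$$\sum_{j\le k}t_j^{-1}\le\frac2{t_k},\qquad \eta_k:=\frac1{t_k}\sum_{j>k}t_j\le\frac{\theta^{k+1}}{1-\theta^{k+1}}\le2\theta^{k+1},\qquad \sum_{k\ge1}\eta_k\le\frac{2\theta^2}{1-\theta}\le4\theta^2. \tag{4}$$
The last bound is the reason for the quadratic exponent. For $t_k=\theta^k$ the ratio $\eta_k=\theta/(1-\theta)$ would not depend on $k$, and $\sum_k\eta_k$ would diverge. We shall need this sum to be small compared with $1/C$.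

**Space.** Let $m_1,m_2,\dots\in\mathcal M$; they are chosen only in the proof of Theorem A. Every element of $\mathcal M$ is at least $6$. Put $n_k=m_1\cdots m_k$, $n_0=1$, and fix unit vectors $e_j\in\mathbb C^{m_j}$. Let $\mathcal H=\bigotimes_j(\mathbb C^{m_j},e_j)$ be the infinite tensor product along these vectors: the completion of the increasing union of the spaces $\mathbb C^{n_k}=\mathbb C^{m_1}\otimes\cdots\otimes\mathbb C^{m_k}$, where $v\in\mathbb C^{n_k}$ is identified with $v\otimes e_{k+1}\in\mathbb C^{n_{k+1}}$. (If all $m_j$ were $2$ and $e_j=(1,0)$, an orthonormal basis would be the set of $0$–$1$ sequences with finitely many ones.) This space is separable and infinite-dimensional, so using it in place of the given $\mathcal H$ is no loss of generality. For each $k\ge0$,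
$$\mathcal H=\mathbb C^{n_k}\otimes\mathcal H_k',\qquad\mathcal H_k'=\bigotimes_{j>k}(\mathbb C^{m_j},e_j).$$

**Operator.** Let $a_j$ be the matrix of Lemma 3 for $m_j$, acting on the $j$-th tensor factor of $\mathcal H$, and put $T=\sum_{j\ge1}t_ja_j$. The series converges in norm since $\|a_j\|\le1$.

**Lemma 5.** $T$ is quasidiagonal.

*Proof.* Let $P_k$ be the projection onto $\mathbb C^{n_k}\otimes e_{k+1}\otimes e_{k+2}\otimes\cdots$. It has rank $n_k$, and $P_k\uparrow I$ strongly. It is $1_{n_k}$ tensored with a projection on $\mathcal H_k'$, so $[P_k,a_j]=0$ for $j\le k$. Therefore $\gamma_k:=\|[P_k,T]\|\le2\sum_{j>k}t_j=2t_k\eta_k$, and $\sum_k\gamma_k<\infty$.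

Put $\Delta_1=P_1$, $\Delta_{k+1}=P_{k+1}-P_k$, and $D=\sum_k\Delta_kT\Delta_k$ (strong sum). This $D$ is bounded and block-diagonal for $\mathcal H=\bigoplus_k\operatorname{ran}\Delta_k$. From
$$P_{k+1}TP_{k+1}-P_kTP_k=\Delta_{k+1}T\Delta_{k+1}+\Delta_{k+1}TP_k+P_kT\Delta_{k+1}$$
we get, summing over $k<r$,
$$P_rTP_r-\sum_{i\le r}\Delta_iT\Delta_i=\sum_{k<r}\big(\Delta_{k+1}TP_k+P_kT\Delta_{k+1}\big).$$
Since $\Delta_{k+1}P_k=0$, we have $\Delta_{k+1}TP_k=\Delta_{k+1}[T,P_k]$ and $P_kT\Delta_{k+1}=[P_k,T]\Delta_{k+1}$. So the $k$-th summand on the right has finite rank and norm at most $2\gamma_k$. As $r\to\infty$ the right side converges in norm to a compact operator, and the left side converges strongly to $T-D$. So $T-D$ is compact. $\square$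

## Averaging over the first $k$ factors

For $k\ge1$ let $E_k$ be the orthogonal projection of $HS(\mathcal H)=HS(\mathbb C^{n_k})\otimes HS(\mathcal H_k')$ onto $1\otimes HS(\mathcal H_k')$:
$$E_k(Z\otimes Y)=n_k^{-1}\,\mathrm{Tr}(Z)\,1\otimes Y,$$
and let $E_0=\mathrm{id}$. Let $F_k$ be the projection $F$ of Lemma 3 for the $k$-th tensor factor, with $L$ the tensor product of the other factors. Since the normalized trace on $\mathbb C^{m_1}\otimes\cdots\otimes\mathbb C^{m_k}$ is the product of the normalized traces and $1_{n_k}=1_{m_1}\otimes\cdots\otimes1_{m_k}$,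
$$E_k=F_kE_{k-1}\qquad(k\ge1). \tag{5}$$
For $k\ge1$, every element of $HS(\mathcal H)$ is a finite sum of tensors $Z\otimes Y$, with $Z$ running over the matrix units of $M_{n_k}$. So the following properties need only be checked on such tensors. They are trivial or empty for $k=0$.

- (a) $E_k$ preserves self-adjointness, since $\mathrm{Tr}(Z^*)=\overline{\mathrm{Tr}(Z)}$.
- (b) $E_k([X,a_j])=[E_k(X),a_j]$ for $j>k$. Here $a_j=1\otimes b$ with $b$ on $\mathcal H_k'$, and $[Z\otimes Y,a_j]=Z\otimes[Y,b]$.
- (c) $E_k([X,a_j])=0$ for $j\le k$. Here $a_j=b\otimes1$ with $b\in M_{n_k}$, and $E_k([Z\otimes Y,a_j])=n_k^{-1}\mathrm{Tr}([Z,b])\,1\otimes Y=0$.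

Property (c) is the exact removal of the earlier terms. The price is that $E_k(P)$ is no longer a projection, only self-adjoint. That is why Lemma 3 was stated for all self-adjoint $X$. The route from $P$ to $E_k(P)$ is taken one factor at a time,
$$P-E_k(P)=\sum_{i=1}^k\big(E_{i-1}(P)-E_i(P)\big).$$
By Lemma 4 the left side is large when $n_k\ge2N$. By (5) and Lemma 3 each summand is controlled by a commutator with the single operator $a_i$.

**Proposition 6.** If $P$ is a projection of finite rank $N\ge1$ and $n_k\ge2N$, $k\ge1$, then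
$$\|[P,T]\|_2\ge\frac{t_k}{4C}\sqrt N .$$

*Proof.* Let $c=\|[P,T]\|_2$.

**Step 1: isolate the $i$-th factor.** Fix $i\ge1$ and let $X=E_{i-1}(P)$. It is self-adjoint by (a), and $\|X\|_2\le\|P\|_2=\sqrt N$. The series $[P,T]=\sum_jt_j[P,a_j]$ converges in $\|\cdot\|_2$, because $\|[P,a_j]\|_2\le2\sqrt N$. Apply $E_{i-1}$: the terms $j\le i-1$ vanish by (c), and by (b)
$$E_{i-1}([P,T])=\sum_{j\ge i}t_j[X,a_j].$$
The left side has norm at most $c$, and $\|[X,a_j]\|_2\le2\sqrt N$. Hence
$$t_i\|[X,a_i]\|_2\le c+2\sqrt N\sum_{j>i}t_j .$$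

**Step 2: bound one increment.** By (5), $E_{i-1}(P)-E_i(P)=X-F_i(X)$. By Lemma 3, applied to the $i$-th factor, and Step 1 divided by $t_i$,
$$\|E_{i-1}(P)-E_i(P)\|_2\le C\,\|[X,a_i]\|_2\le C\Big(\frac c{t_i}+2\eta_i\sqrt N\Big).$$

**Step 3: add the increments.** Summing over $i=1,\dots,k$ and using (4),
$$\|P-E_k(P)\|_2\le\frac{2Cc}{t_k}+8C\theta^2\sqrt N\le\frac{2Cc}{t_k}+\frac{\sqrt N}8,$$
since $8C\theta^2=\theta\le\frac18$.

**Step 4: compare with the lower bound.** By Lemma 4 with $n=n_k\ge2N$, $\|P-E_k(P)\|_2^2\ge N/2$, so $\|P-E_k(P)\|_2\ge\frac58\sqrt N$ (as $\frac{25}{64}<\frac12$). Therefore $\frac{2Cc}{t_k}\ge\frac12\sqrt N$, that is, $c\ge\frac{t_k}{4C}\sqrt N$. $\square$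

Check this on the troublesome $P=p\otimes1_{m_k}\otimes q$: the increment for $i=k$ is $0$, because $E_{k-1}(P)=n_{k-1}^{-1}\,1\otimes1_{m_k}\otimes q=E_k(P)$. The whole distance from $P$ to $E_k(P)$ is covered by the increments $i<k$, as it should be.

## Choosing the matrix sizes: proof of Theorem A

Proposition 6 gives the bound $\frac{t_k}{4C}\sqrt N$ for all ranks $N\le n_k/2$. The numbers $t_k$ and $C$ are fixed, but the $n_k$ are still ours to choose. Taking them to grow very fast makes the weight that belongs to rank $N$ decay, as a function of $N$, as slowly as we please. This is where it matters that $C$ does not depend on $m$.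

**Step 1: choice of the sizes.** Let $\beta_N=\big(\frac1N\sum_{j\le N}\varepsilon_j^2\big)^{1/2}$. Then $\beta_N>0$, and $\beta_N\to0$ because averages of a null sequence tend to $0$. Choose $m_1,m_2,\dots\in\mathcal M$ inductively, each so large that
$$\beta_N\le\frac{t_{k+1}}{4C(k+1)}\qquad\text{for all }N>n_k/2,\quad k=1,2,\dots \tag{6}$$
This is possible since $\mathcal M$ is infinite and the right side does not depend on the $m_j$. Let $T$ be the resulting operator; it is quasidiagonal by Lemma 5.

**Step 2: a lower bound for all large ranks.** For $N>n_1/2$ let $k(N)$ be the least $k$ with $n_k\ge2N$. Then $k(N)\ge2$ and $N>n_{k(N)-1}/2$, and $k(N)\to\infty$ as $N\to\infty$. By (6) with $k=k(N)-1$, $\frac{t_{k(N)}}{4C}\ge k(N)\beta_N$. So Proposition 6 shows that every projection $P$ of rank $N>n_1/2$ satisfies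
$$\|[P,T]\|_2\ge k(N)\,\beta_N\sqrt N . \tag{7}$$

**Step 3: comparison with a decomposition.** Let $T=D+K$ with $K$ compact and $D$ block-diagonal with respect to $\mathcal H_1\oplus\mathcal H_2\oplus\cdots$. Let $P$ be the projection onto $\mathcal H_1\oplus\cdots\oplus\mathcal H_r$ and $N_r$ its rank. Then $N_r\to\infty$, and (1) and (7) give, for all large $r$,
$$\sum_{j\le N_r}s_j(K)^2\ \ge\ \tfrac12\,k(N_r)^2\,N_r\,\beta_{N_r}^2=\tfrac12\,k(N_r)^2\sum_{j\le N_r}\varepsilon_j^2 .$$
If $\limsup_ns_n(K)/\varepsilon_n$ were finite, there would be $M$ with $s_j(K)\le M\varepsilon_j$ for all $j$, since all $\varepsilon_j>0$. Dividing by $\sum_{j\le N_r}\varepsilon_j^2$ we would get $k(N_r)^2\le2M^2$ for all large $r$, contradicting $k(N_r)\to\infty$. $\square$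

This proves Theorem A, and with it Theorem B and Corollary D.

## An ideal for each operator: proof of Theorem C

Here the order of choice is reversed: $T$ is given, and we build an ideal large enough to absorb its compact part, yet smaller than $\mathcal K(\mathcal H)$. Let $T=D+K$ with $D$ block-diagonal and $K$ compact, and write $s_n=s_n(K)\to0$.

**Step 1: the weights.** We arrange weights in blocks of total mass $1$, so long that $s_n$ is summably small on them. Put $N_0=1$, $N_1=2$, and for $i\ge1$ choose $N_{i+1}\ge(i+2)N_i$ with $s_{N_{i+1}}\le2^{-i}$. Let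
$$w_n=\frac1{N_{i+1}-N_i}\qquad\text{for }N_i\le n<N_{i+1},\ i\ge0 .$$
Then $w_1=1$. For $i\ge1$ we have $N_{i+1}-N_i\ge(i+1)N_i\ge N_i-N_{i-1}$, so $w$ is nonincreasing. Moreover $w_n\to0$, and $\sum w_n=\infty$ because each block contributes $1$. By Lemma 2, $\mathcal J=\{X\in\mathcal K(\mathcal H):|X|_{\mathcal J}=\sum_nw_ns_n(X)<\infty\}$ is a normed ideal.

**Step 2: $T$ is quasidiagonal relative to $\mathcal J$.** On the $i$-th block $s_n\le s_{N_i}$, so $\sum_nw_ns_n(K)\le\sum_{i\ge0}s_{N_i}\le s_{N_0}+s_{N_1}+\sum_{i\ge1}2^{-i}<\infty$. Thus $K\in\mathcal J$.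

**Step 3: $\mathcal J\ne\mathcal K(\mathcal H)$.** We have $\varphi_{\mathcal J}(n)=\sum_{j\le n}w_j\to\infty$. If $\mathcal J$ were $\mathcal K(\mathcal H)$, the identity map $(\mathcal J,|\cdot|_{\mathcal J})\to(\mathcal K(\mathcal H),\|\cdot\|)$ would be a bounded bijection of Banach spaces. By the open mapping theorem $|\cdot|_{\mathcal J}\le M\|\cdot\|$ for some $M$, so $\varphi_{\mathcal J}\le M$, a contradiction.

**Step 4: $\mathcal C_\omega^-\subset\mathcal J$.** For all $i\ge0$ we have $N_{i+1}\ge2N_i$, so $N_{i+1}-N_i\ge N_{i+1}/2$. Hence $w_n\le2/N_{i+1}\le2/n$ for $N_i\le n<N_{i+1}$. So $\mathcal C_\omega^-\subset\mathcal J$, with $|\cdot|_{\mathcal J}\le2|\cdot|_\omega^-$.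

**Step 5: the inclusion is strict.** If the two ideals were equal, the open mapping theorem would give $|\cdot|_\omega^-\le M|\cdot|_{\mathcal J}$ for some $M$. Test this on a projection of rank $N_i-1$, $i\ge1$. Its $\mathcal J$-norm is the mass of the blocks $0,\dots,i-1$, which is $i$. Its Maçaev norm is $\sum_{n<N_i}1/n\ge\log N_i$. By induction $N_i\ge(i+1)!$, because $N_1=2$ and $N_{i+1}\ge(i+2)N_i$. So $\log((i+1)!)\le Mi$ for all $i\ge1$, which is false since $\log((i+1)!)/i\to\infty$. Hence $\mathcal C_\omega^-\subsetneq\mathcal J\subsetneq\mathcal K(\mathcal H)$, and $T$ is quasidiagonal relative to $\mathcal J$. $\square$
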